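\title{Uniqueness of positive solutions of $-\epsilon^2\Delta u=u^p-u$ in convex domains}

\begin{abstract}
Let $\Omega\subset\mathbb{R}^n$ be a bounded smooth convex domain in which the distance to the boundary attains its maximum at a single point; every strictly convex domain has this property. Let $p>1$ be subcritical. We prove that for all small $\epsilon>0$ the Dirichlet problem $-\epsilon^2\Delta u=u^p-u$ in $\Omega$ has exactly one positive solution. It has a single peak, which tends to the incenter of $\Omega$ as $\epsilon\to0$; it is nondegenerate and has Morse index one. No bound on the energy or on the Morse index of the solutions is assumed. The proof isolates the outermost concentration region by a quantitative form of the method of moving planes, excludes it away from the incenter by a balance of exponentially small forces, computes the Morse index from a boundary identity whose sign comes from convexity, and counts solutions by degree theory.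
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\Omega\subset\mathbb{R}^n$ be a bounded domain with smooth boundary, and let $p$ be subcritical: $1<p<\infty$ if $n\le2$, and $1<p<\frac{n+2}{n-2}$ if $n\ge3$. Put $f(s)=s^p-s$. For $\epsilon>0$ we consider positive classical solutions $u\in C^2(\bar\Omega)$ of
\begin{equation}\label{eq:problem}
-\epsilon^2\Delta u=f(u)\quad\text{in }\Omega,\qquad u=0\quad\text{on }\partial\Omega .
\end{equation}
At a local maximum $f(u)=-\epsilon^2\Delta u\ge0$, so $u\ge1$ there. Where $u$ is small the equation is close to $\epsilon^2\Delta u=u$, whose solutions decay like $e^{-r/\epsilon}$. For small $\epsilon$ a solution is therefore of order one on some set and exponentially small away from it. On the length scale $\epsilon$ the boundary is far away, and the simplest profile is the \emph{ground state} $w$, the unique positive radial solution of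
\[
-\Delta w+w=w^p\quad\text{in }\mathbb{R}^n,\qquad w(x)\to0\ \text{ as }|x|\to\infty .
\]
A family $u_\epsilon$ of positive solutions of \eqref{eq:problem} is a \emph{one peak solution} if $u_\epsilon$ has a unique local maximum point $x_\epsilon\in\Omega$, its \emph{peak}, and $u_\epsilon(x)-w((x-x_\epsilon)/\epsilon)\to0$ uniformly in $\Omega$ as $\epsilon\to0$. The \emph{Morse index} of a solution $u$ is the number of negative eigenvalues, counted with multiplicity, of $-\epsilon^2\Delta-f'(u)$ on $\Omega$ with Dirichlet boundary conditions, and $u$ is \emph{nondegenerate} if $0$ is not an eigenvalue.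

The question treated here has been posed for $n\le3$, together with the following known results, which we quote for orientation only and do not use. (i) If $\Omega$ is strictly convex, then for small $\epsilon$ the only positive solution with bounded Morse index is the one peak solution, which can be obtained as a mountain pass; we read this as saying that for each $M$ there is $\epsilon_M>0$ such that for $\epsilon<\epsilon_M$ every positive solution of Morse index at most $M$ is the one peak solution. (ii) Under an additional symmetry condition on $\Omega$ there are no other positive solutions for small $\epsilon$, and this holds for all $n$ and subcritical $p$. (iii) Some conditions on the geometry of $\Omega$ are needed for these results. The question is whether a strictly convex domain can carry any other positive solution. Either for every strictly convex $\Omega$ and every admissible $n$ and $p$ the one peak solution is the only positive solution for all small $\epsilon$, or for some such $\Omega$, $n$, $p$ there is a second positive solution along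 a sequence $\epsilon_k\to0$. We prove that the first alternative holds, in every dimension.

Let $d(x)=\operatorname{dist}(x,\partial\Omega)$ and $\rho=\max_{\bar\Omega}d$. We use strict convexity only through the following condition, which every strictly convex domain satisfies (Lemma~\ref{lem:incenter}).
\begin{itemize}
\item[(U)] $d$ attains its maximum $\rho$ at exactly one point $o$, the \emph{incenter} of $\Omega$.
\end{itemize}

\begin{theorem}\label{thm:main}
Let $n\ge1$, let $p$ be subcritical, and let $\Omega\subset\mathbb{R}^n$ be bounded, smooth, open and convex, and satisfy \emph{(U)}. There is $\epsilon_0=\epsilon_0(\Omega,n,p)>0$ such that for $0<\epsilon<\epsilon_0$ problem \eqref{eq:problem} has exactly one positive solution. It is a one peak solution with peak tending to $o$ as $\epsilon\to0$, it is nondegenerate, and its Morse index is $1$.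
\end{theorem}

\subsection*{Why one expects this, and what the difficulty is}
Suppose that a solution consists of finitely many well separated copies of $w$. Section~\ref{sec:interval} shows in dimension one that two copies at distance $\beta$ attract each other with a force of order $e^{-\beta/\epsilon}$, and that the boundary repels a copy at distance $d$ with a force of order $e^{-2d/\epsilon}$. Look at the copy farthest from the incenter. The other copies lie in a ball around $o$ on whose boundary it sits, so they pull it inward. In a convex domain the nearest boundary points also push it inward, unless it is already at maximal distance from the boundary. The forces cannot cancel, so the outermost copy is at the incenter and there is no room for a second one.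

The difficulty is that an arbitrary positive solution need not, a priori, consist of separated copies of $w$. Without a bound on the energy or the Morse index, the set where $u$ is of order one could be a curve, a surface, or a cluster of an unbounded number of peaks at distances of order $\epsilon$. A comparison of exponentially small forces makes sense only for a region of size $O(\epsilon)$ that is separated from the rest by a distance of order one. Producing such a region is the first main step.

\subsection*{Plan of the proof}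
We rescale so that $w$ has size one and the domain has size $1/\epsilon$, and we let the \emph{core} $K$ be the set where $u\ge\delta$, for a fixed small $\delta$. Section~\ref{sec:boundary} shows that $K$ stays at distance $c_0/\epsilon$ from the boundary and that $u$ decays exponentially away from $K$. Section~\ref{sec:planes} moves planes in the interior, where reflections leave the domain, and shows that near its point $A$ farthest from the incenter the core is a bounded cluster, isolated up to distance $\kappa/(2\epsilon)$. Section~\ref{sec:forces} makes the force balance rigorous and shows $\epsilon A\to o$. It follows in Section~\ref{sec:onepeak} that every positive solution has one peak. Section~\ref{sec:index} shows that every positive solution is nondegenerate with Morse index $1$, and Section~\ref{sec:degree} concludes: each solution contributes $-1$ to a Leray--Schauder degree whose total is $-1$.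

\subsection*{Where the hypotheses enter}
Convexity is used three times: it makes every boundary point the top of a cap in which planes can be moved (Lemma~\ref{lem:monotone}), it gives the direction and the size of the boundary force (Steps 1 and 5 of the proof of Proposition~\ref{prop:balance}), and it gives the sign of the boundary term in Lemma~\ref{lem:identity}. Condition (U) is used once, to know that $d(a)<\rho$ for $a\ne o$. If $\partial\Omega$ contains two parallel segments facing each other at distance $2\rho$, and $o\neq a$ are two incenters between them, the nearest boundary points of $a$ on these segments lie in directions orthogonal to $a-o$, and the argument gives no inward force. Subcriticality is needed for the a priori bound (Lemma~\ref{lem:bounds}), for the smallness of stable solutions (Lemma~\ref{lem:stable}) and for the facts about $w$. The inequality $p>1$ makes the source $u^p$ decay faster than the kernel of $(-\Delta+1)^{-1}$, which is what localizes the forces in Section~\ref{sec:forces}.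

\section{The interval}\label{sec:interval}

The two main mechanisms can be seen by hand for $n=1$. Nothing in this section is used later. After rescaling, $u''=u-u^p$ and $u>0$ on $(-\ell,\ell)$, $u(\pm\ell)=0$, with $\ell$ large.

\subsection*{Reflection}
Let $u'(x_0)=0$. The functions $u(x)$ and $u(2x_0-x)$ solve the same initial value problem at $x_0$, so they agree wherever both are defined. If $x_0>0$, then $u(2x_0-\ell)=u(\ell)=0$ at an interior point, which is impossible; the case $x_0<0$ is the mirror image. So $0$ is the only critical point of $u$. The part of this argument that survives in higher dimensions is local: beyond the outermost peak $u$ is small on a long stretch, and a reflection copies this smallness to the other side of the peak. In Section~\ref{sec:planes} the symmetry will hold only up to an exponentially small error at one point, and uniqueness for the initial value problem will be replaced by Harnack's inequality, which lets the error grow at most exponentially with the distance.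

\subsection*{Forces}
The fundamental solution of $-\frac{d^2}{dx^2}+1$ is $G(x)=\frac12e^{-|x|}$. Put $a_\pm=|u'(\pm\ell)|$ and $P_\pm=\int_{-\ell}^{\ell}e^{\pm y}u^p(y)\,dy$. Extend $u$ by zero; its derivative jumps by $a_\pm$ at $\pm\ell$, and therefore
\[
u(x)=\int_{-\ell}^\ell G(x-y)u^p(y)\,dy-a_+G(x-\ell)-a_-G(x+\ell).
\]
Thus $u$ is the potential of a positive charge density $u^p$ and of negative charges on the boundary. Differentiate in $(-\ell,\ell)$, multiply by $u^p$ and integrate. The left side is $\int u^pu'=0$. The first term on the right gives $\iint G'(x-y)u^p(x)u^p(y)=0$ because $G'$ is odd: a charge exerts no net force on itself. What remains is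
\[
0=-\tfrac12e^{-\ell}a_+P_++\tfrac12e^{-\ell}a_-P_- ,
\]
the balance between a push to the left from the right end point and a push to the right from the left end point. The boundary charges are found by evaluating the representation outside the interval, where the left side vanishes: $x>\ell$ gives $P_+=a_+e^\ell+a_-e^{-\ell}$, and $x<-\ell$ gives $P_-=a_-e^{\ell}+a_+e^{-\ell}$. Inserting these in $a_+P_+=a_-P_-$ yields $a_+=a_-$, hence $P_+=P_-$, that is, $\int u^p(y)\sinh y\,dy=0$.

To read off the sizes, note that $w(x)=\big(\tfrac{p+1}2\big)^{1/(p-1)}\cosh^{-2/(p-1)}\big(\tfrac{p-1}2x\big)$; indeed $w'/w=-\tanh(\tfrac{p-1}{2}x)$, so $w'^2=w^2-\tfrac2{p+1}w^{p+1}$. The number $c=\int e^yw^p(y)\,dy$ is finite because $p>1$. If, heuristically, $u$ is replaced by $w(\cdot-A)$ with $A$ far from both ends, then $P_\pm\approx ce^{\pm A}$ and $a_\pm\approx e^{-\ell}P_\pm$, and the two forces are $-\frac12c^2e^{-2(\ell-A)}$ and $+\frac12c^2e^{-2(\ell+A)}$. They balance only for $A=0$. A second peak at distance $\beta$ to the left has the potential $G*w^p=w$,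 translated, so it exerts the force $\int w^p(x)w'(x+\beta)\,dx$. From $e^xw(x)=\frac12\int e^{x-|x-y|}w^p(y)\,dy$ and $x-|x-y|\le y$ we get $e^xw(x)\le c/2$ and $e^xw(x)\to c/2$ as $x\to\infty$; with $w'/w\to-1$ and $|w'|\le w$, dominated convergence gives
\[
e^{\beta}\int w^p(x)w'(x+\beta)\,dx\to-\tfrac12c^2\qquad(\beta\to\infty).
\]
So a peak at distance $\beta$ attracts with strength $\frac12c^2e^{-\beta}$, and a wall at distance $d$ repels like a negative mirror image at distance $2d$. The dominant force has exponent $2D$ with $D=\min\{d,\beta/2\}$. This is the quantity that governs Section~\ref{sec:forces}.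

\section{Setting and standard facts}\label{sec:setting}

\subsection*{Rescaling and conventions}
From now on $\Omega$, $n$, $p$ are as in Theorem~\ref{thm:main}. Let $0<\epsilon\le1$ and $\Omega_\epsilon=\epsilon^{-1}\Omega$. The substitution $u(\epsilon\,\cdot)$ turns \eqref{eq:problem} into
\begin{equation}\label{eq:rescaled}
-\Delta u+u=u^p,\quad u>0\quad\text{in }\Omega_\epsilon,\qquad u=0\quad\text{on }\partial\Omega_\epsilon ,
\end{equation}
and it preserves the eigenvalues of the linearized operator. A \emph{solution} always means a function $u\in C^2(\bar\Omega_\epsilon)$ satisfying \eqref{eq:rescaled}. Since $f$ is smooth on $(0,\infty)$, solutions are $C^\infty$ in $\Omega_\epsilon$. The constants $C,c>0$ and the thresholds in the phrase ``for small $\epsilon$'' depend only on $\Omega$, $n$, $p$. We write $L_0=\operatorname{diam}\Omega$, $O=o/\epsilon$, and $\nu$ for the outer unit normal; balls $B(x,r)$ are open. For $n=1$ the surface measure is the counting measure and the curvature of $\partial\Omega$ is zero.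

\subsection*{Convex domains}
For $q\in\partial\Omega$ we have $\bar\Omega\subset\{x:\nu(q)\cdot(x-q)\le0\}$. For $x\in\bar\Omega$ the point $x+d(x)\nu(q)$ lies in $\bar\Omega$, so
\begin{equation}\label{eq:support}
\nu(q)\cdot(q-x)\ge d(x)\qquad(q\in\partial\Omega,\ x\in\bar\Omega).
\end{equation}
If $q$ is a boundary point nearest to $x\in\Omega$, the ball $B(x,d(x))\subset\Omega$ touches $\partial\Omega$ at $q$, so $\nu(q)=(q-x)/d(x)$ and equality holds in \eqref{eq:support}. We call $\Omega$ \emph{strictly convex} if $\partial\Omega$ contains no segment.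

\begin{lemma}\label{lem:incenter}
A bounded smooth strictly convex domain satisfies \emph{(U)}.
\end{lemma}

\begin{proof}
Let $d(o_1)=d(o_2)=\rho$ with $o_1\ne o_2$, let $\bar o$ be the midpoint, $q$ a boundary point nearest to $\bar o$, and $\nu=\nu(q)$. By \eqref{eq:support},
\[
\rho\ge d(\bar o)=\nu\cdot(q-\bar o)=\tfrac12\nu\cdot(q-o_1)+\tfrac12\nu\cdot(q-o_2)\ge\rho .
\]
Hence $\nu\cdot(q-o_i)=\rho$ for $i=1,2$. The distinct points $o_i+\rho\nu\in\bar\Omega$ lie on the supporting hyperplane at $q$, and so does the segment between them, which is therefore contained in $\partial\Omega$.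
\end{proof}

\subsection*{Maximum principles}
Let $c$ be a measurable function with $|c|\le b$.
\begin{itemize}
\item[(M1)] \emph{Small measure.} Given $n$, $b$ and $L$ there is $m_0>0$ with the following property. If $\omega$ is open, $\operatorname{diam}\omega\le L$, $|\omega|<m_0$, and $V\in C^2(\omega)\cap C(\bar\omega)$ satisfies $-\Delta V=cV$ in $\omega$ and $V\ge0$ on $\partial\omega$, then $V\ge0$.
\item[(M2)] \emph{Strong maximum principle and Hopf's lemma.} If $V\ge0$ and $-\Delta V\ge cV$ in a connected open set, then $V>0$ or $V\equiv0$. If $V>0$ in a ball $B$, $V\in C^1(\bar B)$, and $V(x_0)=0$ at a point $x_0\in\partial B$, then the outer normal derivative of $V$ at $x_0$ is negative.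
\item[(M3)] \emph{Local maximum principle.} If $V\ge0$ and $-\Delta V\le bV$ weakly in $B(x,1)$, then $\sup_{B(x,1/2)}V\le C\|V\|_{L^q(B(x,1))}$ for $q>1$, with $C=C(n,b,q)$.
\item[(M4)] \emph{Harnack's inequality.} If $V\ge0$ and $-\Delta V-cV=F$ weakly in $B(y,4r)$ with $|F|\le m$, then $\sup_{B(y,r)}V\le C(\inf_{B(y,r)}V+m)$, with $C=C(n,b,r)$.
\end{itemize}
For (M4) combine Theorems 8.17 and 8.18 of \cite{GT}; for $n=1$ add a dummy variable.

\subsection*{The ground state}
\begin{itemize}
\item[(W1)] Every positive solution $v$ of $-\Delta v+v=v^p$ in $\mathbb{R}^n$ with exponential decay is radially symmetric about a point $z$ and has negative radial derivative for $x\neq z$ \cite{GNN81}. By uniqueness of the radial solution, $v=w(\cdot-z)$. The functions $w$ and $\nabla w$ decay exponentially.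
\item[(W2)] $w(0)>1$, and $D^2w(0)$ is negative definite.
\item[(W3)] $w$ minimizes $J(\phi)=\|\phi\|_{H^1}^2/\|\phi\|^2_{L^{p+1}}$ on $H^1(\mathbb{R}^n)\setminus\{0\}$.
\item[(W4)] The kernel of $\mathcal L=-\Delta+1-pw^{p-1}$ in $H^1(\mathbb{R}^n)$ is spanned by $\partial_1w,\dots,\partial_nw$ \cite{Kwong}; see \cite{NT}.
\end{itemize}
For $n=1$, (W1) follows from the first integral $v'^2=v^2-\frac2{p+1}v^{p+1}$: at every critical point $v^{p-1}=\frac{p+1}2$ and $v''<0$, so there is only one, and $v$ is symmetric about it by uniqueness for the initial value problem. Also for $n=1$, if $\xi\in H^1$ and $\mathcal L\xi=0$, then $\xi\in H^2$, so the constant Wronskian of $\xi$ and $w'$ tends to $0$ at infinity, and $\xi$ is a multiple of $w'$; this is (W4).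

For (W2): if $w(0)=\max w\le1$, then $-\Delta w=w^p-w\ge0$ at $0$ forces $w(0)=1$, and $1-w\ge0$ satisfies $-\Delta(1-w)=w-w^p\ge0$ and vanishes at $0$, so $w\equiv1$ by (M2), which is absurd. By symmetry $D^2w(0)=\frac1n\Delta w(0)I=\frac1n(w(0)-w(0)^p)I$.

For (W3): symmetric decreasing rearrangement of $|\phi|$ does not increase $J$, so there is a minimizing sequence of radially nonincreasing $\phi_j\ge0$ with $\|\phi_j\|_{L^{p+1}}=1$, bounded in $H^1$. Monotonicity gives $\phi_j(x)^2\,|B(0,|x|)|\le\|\phi_j\|_{L^2}^2$, so $\int_{|x|>r}\phi_j^{p+1}\le Cr^{-n(p-1)/2}$. Together with Rellich's theorem ($p$ is subcritical) this gives a subsequence converging in $L^{p+1}$ to a radial minimizer $\phi\geq 0$ that tends to $0$ at infinity. It solves $-\Delta\phi+\phi=J(\phi)\phi^p$ and is positive by (M2), so a multiple of it is $w$.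

\section{The boundary layer and exponential decay}\label{sec:boundary}

The aim of this section is to show that all solutions are uniformly small in a layer of width $c_0/\epsilon$ along $\partial\Omega_\epsilon$. Moving planes give monotonicity in the layer, monotonicity gives stability, and stable solutions on large balls are small.

For a unit vector $e$ and $\lambda\in\mathbb{R}$ let $x^\lambda=x-2(x\cdot e-\lambda)e$ be the reflection of $x$ in the hyperplane $\{x\cdot e=\lambda\}$, and let $h(e)=\max_{\bar\Omega}x\cdot e$.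

\begin{lemma}[Caps]\label{lem:caps}
There is $\eta_0>0$ such that for all unit vectors $e$ and all $\lambda\in[h(e)-\eta_0,h(e))$: if $x\in\bar\Omega$ and $x\cdot e>\lambda$, then $x^\lambda\in\Omega$.
\end{lemma}

\begin{proof}
Let $q_j\in\partial\Omega$ and $q_j\cdot e_j\ge h(e_j)-1/j$. Along a subsequence $q_j\to q$, $e_j\to e$, and $q\cdot e=h(e)$, so $\nu(q)=e$ and $\nu(q_j)\cdot e_j\to1$. Hence there is $\eta_0>0$ such that $q\in\partial\Omega$ and $q\cdot e\ge h(e)-\eta_0$ imply $\nu(q)\cdot e\ge\frac12$. Let $r_0>0$ be such that $B(q-r_0\nu(q),r_0)\subset\Omega$ for all $q\in\partial\Omega$, and decrease $\eta_0$ so that $2\eta_0<r_0$. Given $x$ as in the statement, let $t\ge0$ be maximal with $q=x+te\in\bar\Omega$. Then $q\in\partial\Omega$, $t=q\cdot e-x\cdot e<q\cdot e-\lambda\le\eta_0$, and $x^\lambda=q-\tau e$ with $\tau=2(q\cdot e-\lambda)-t\in(0,2\eta_0]$. Since $\nu(q)\cdot e\ge\frac12$ and $0<\tau<r_0$,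
\[
|x^\lambda-(q-r_0\nu(q))|^2=|r_0\nu(q)-\tau e|^2\le r_0^2-r_0\tau+\tau^2<r_0^2.\qedhere
\]
\end{proof}

The next lemma is the method of moving planes \cite{GNN,BN}. We state it for a general nonlinearity because Section~\ref{sec:degree} needs $F=f+t$.

\begin{lemma}[Monotonicity near the boundary]\label{lem:monotone}
Let $u\in C^2(\bar\Omega_\epsilon)$ satisfy $-\Delta u=F(u)$, $u>0$ in $\Omega_\epsilon$, $u=0$ on $\partial\Omega_\epsilon$, with $F$ Lipschitz on $[0,\max u]$. Then for every $x_0\in\partial\Omega_\epsilon$,
\[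
\partial_{\nu(x_0)}u<0\quad\text{in }B(x_0,\eta_0/\epsilon)\cap\Omega_\epsilon .
\]
In particular $u$ has no critical point in $\Omega_\epsilon$ at distance less than $\eta_0/\epsilon$ from $\partial\Omega_\epsilon$.
\end{lemma}

\begin{proof}
Let $e=\nu(x_0)$. By convexity $x_0\cdot e=h(e)/\epsilon=:\lambda^+$. Put $\lambda^-=\lambda^+-\eta_0/\epsilon$. For $\lambda\in(\lambda^-,\lambda^+)$ the cap $\Sigma_\lambda=\{x\in\Omega_\epsilon:x\cdot e>\lambda\}$ is convex, and by Lemma~\ref{lem:caps} the function $V_\lambda(x)=u(x^\lambda)-u(x)$ is defined on $\bar\Sigma_\lambda$, vanishes on $\{x\cdot e=\lambda\}$, and is positive on $\partial\Omega_\epsilon\cap\{x\cdot e>\lambda\}$. It satisfies $-\Delta V_\lambda=cV_\lambda$, where $c$ is the difference quotient of $F$ between $u(x)$ and $u(x^\lambda)$, bounded by the Lipschitz constant of $F$.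

For $\lambda$ near $\lambda^+$ the cap has small measure, and $V_\lambda\ge0$ by (M1). Whenever $V_\lambda\ge0$, (M2) gives $V_\lambda>0$ in $\Sigma_\lambda$, since $V_\lambda$ is positive somewhere on the boundary. Let $\lambda_*$ be the infimum of the $\lambda>\lambda^-$ such that $V_\mu\ge0$ for all $\mu\in[\lambda,\lambda^+)$, and suppose $\lambda_*>\lambda^-$. By continuity $V_{\lambda_*}\ge0$, hence $V_{\lambda_*}>0$ in $\Sigma_{\lambda_*}$. Choose a compact $Z\subset\Sigma_{\lambda_*}$ with $|\Sigma_{\lambda_*}\setminus Z|<m_0/2$. For $\lambda<\lambda_*$ close to $\lambda_*$ we have $V_\lambda>0$ on $Z$ and $|\Sigma_\lambda\setminus Z|<m_0$, and $V_\lambda\ge0$ on the boundary of $\Sigma_\lambda\setminus Z$. By (M1), $V_\lambda\ge0$ in $\Sigma_\lambda$, contradicting the choice of $\lambda_*$. So $V_\lambda>0$ in $\Sigma_\lambda$ for all $\lambda\in(\lambda^-,\lambda^+)$, and Hopf's lemma at a point of $\Omega_\epsilon\cap\{x\cdot e=\lambda\}$ gives $0<\partial_eV_\lambda=-2\partial_eu$. Every point of $B(x_0,\eta_0/\epsilon)\cap\Omega_\epsilon$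 lies on such a hyperplane.
\end{proof}

\begin{lemma}[Bounds]\label{lem:bounds}
\begin{itemize}
\item[(a)] For every $t_0\ge0$ the positive solutions $u\in C^2(\bar\Omega_\epsilon)$ of $-\Delta u=f(u)+t$ in $\Omega_\epsilon$, $u=0$ on $\partial\Omega_\epsilon$, with $0\le t\le t_0$ and $0<\epsilon\le1$, are uniformly bounded. In particular there is $M_0$ with $u\le M_0$ for all solutions of \eqref{eq:rescaled}.
\item[(b)] $|\nabla u(x)|\le C\sup_{B(x,1)\cap\Omega_\epsilon}u$ for all solutions and all $x\in\bar\Omega_\epsilon$.
\item[(c)] If $u_k$ are solutions in $\Omega_{\epsilon_k}$ and $\operatorname{dist}(A_k,\partial\Omega_{\epsilon_k})\to\infty$, $A_k\in\Omega_{\epsilon_k}$, then a subsequence of $u_k(A_k+\cdot)$ converges in $C^2_{loc}(\mathbb{R}^n)$ to a bounded solution $v\ge0$ of $-\Delta v=f(v)$.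
\end{itemize}
\end{lemma}

\begin{proof}
(a) Suppose $M_k=u_k(x_k)=\max u_k\to\infty$. By Lemma~\ref{lem:monotone}, $\operatorname{dist}(x_k,\partial\Omega_{\epsilon_k})\ge\eta_0$. The functions $v_k(y)=M_k^{-1}u_k(x_k+M_k^{-(p-1)/2}y)$ are defined on balls whose radii tend to infinity, satisfy $0\le v_k\le v_k(0)=1$, and solve $-\Delta v_k=v_k^p-M_k^{1-p}v_k+t_kM_k^{-p}$. By interior $W^{2,q}$ estimates a subsequence converges in $C^1_{loc}(\mathbb{R}^n)$ to $v\ge0$ with $-\Delta v=v^p$ and $v(0)=1$. For $n\le2$ nonnegative superharmonic functions on $\mathbb{R}^n$ are constant, so $v^p\equiv0$, a contradiction. For $n\ge3$ and subcritical $p$ no such $v$ exists, by the Liouville theorem of Gidas and Spruck \cite{GS}.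

(b) By (a), $|\Delta u|\le Cu$. The boundaries $\partial\Omega_\epsilon$ are dilations by factors $\ge1$ of a fixed smooth hypersurface, so the local $W^{2,q}$ estimate up to the boundary holds with a uniform constant: for $q>n$ the $W^{2,q}$ norm of $u$ on $B(x,\frac12)\cap\Omega_\epsilon$ is at most $C\sup_{B(x,1)\cap\Omega_\epsilon}u$. The Sobolev embedding into $C^1$ gives the claim.

(c) By (a) and (b) the functions $f(u_k)$ are uniformly bounded and uniformly Lipschitz, so interior Schauder estimates bound $u_k(A_k+\cdot)$ in $C^{2,\alpha}$ on every ball.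
\end{proof}

A solution $u\ge0$ of $-\Delta u=f(u)$, bounded in an open set $\omega$, is \emph{stable} in $\omega$ if $\int|\nabla\zeta|^2-f'(u)\zeta^2\ge0$ for all $\zeta\in H^1_0(\omega)$ of bounded support. Monotone solutions are stable: if $\sigma>0$ solves the linearized equation $-\Delta\sigma=f'(u)\sigma$ in $\omega$, for instance $\sigma=-\partial_eu$, then testing it with $\zeta^2/\sigma$, $\zeta\in C_c^\infty(\omega)$, gives
\[
\int f'(u)\zeta^2=\int\Big(2\zeta\,\frac{\nabla\sigma}{\sigma}\cdot\nabla\zeta-\zeta^2\frac{|\nabla\sigma|^2}{\sigma^2}\Big)\le\int|\nabla\zeta|^2,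
\]
and density extends this to $H_0^1(\omega)$.

\begin{lemma}[Stable solutions are small]\label{lem:stable}
Let $\theta=\frac{2(p+1)}{p-1}-n$, which is positive exactly because $p$ is subcritical. Let either $u$ be a solution in $\Omega_\epsilon$ and $\omega=B(x_0,r)\cap\Omega_\epsilon$, or $u\ge0$ be a bounded solution of $-\Delta u=f(u)$ in $\mathbb{R}^n$ and $\omega=B(x_0,r)$. If $u$ is stable in $\omega$, then
\[
\int_{\omega\cap B(x_0,r/2)}u^{p+1}\le Cr^{-\theta},\qquad C=C(n,p).
\]
In particular a bounded solution $u\ge0$ that is stable in $\mathbb{R}^n$ vanishes identically.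
\end{lemma}

\begin{proof}
Let $\chi$ be smooth, $0\le\chi\le1$, $\chi=1$ on $B(x_0,r/2)$, supported in $B(x_0,r)$, $|\nabla\chi|\le C/r$. Let $\psi=\chi^k$ with $k=\frac{p+1}{p-1}>1$. The functions $u\psi$ and $u\psi^2$ are Lipschitz on $\bar\omega$ and vanish on $\partial\omega$, so they lie in $H_0^1(\omega)$. Using stability for $u\psi$, the identity $|\nabla(u\psi)|^2=u^2|\nabla\psi|^2+\nabla u\cdot\nabla(u\psi^2)$, and the equation tested with $u\psi^2$, we get
\[
\int(pu^{p+1}-u^2)\psi^2\le\int|\nabla(u\psi)|^2=\int u^2|\nabla\psi|^2+\int(u^{p+1}-u^2)\psi^2 .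
\]
The terms $u^2\psi^2$ cancel, and $(p-1)\int u^{p+1}\psi^2\le\int u^2|\nabla\psi|^2=k^2\int u^2\chi^{2k-2}|\nabla\chi|^2$. Put $X=\int u^{p+1}\chi^{2k}$. Since $(k-1)(p+1)=2k$, H\"older's inequality with exponents $\frac{p+1}2$ and $k$ gives $X\le CX^{2/(p+1)}\big(\int|\nabla\chi|^{2k}\big)^{1/k}$. As $1-\frac2{p+1}=\frac1k$, this means $X\le C\int|\nabla\chi|^{2k}\le Cr^{n-2k}=Cr^{-\theta}$. For the last statement let $r\to\infty$.
\end{proof}

Fix $\delta\in(0,1)$ with $p\delta^{p-1}\le\frac12$, so that $f'\le-\frac12$ on $[0,\delta]$, and put $c_0=\eta_0/4$. The \emph{core} of a solution $u$ is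
\[
K=\{x\in\Omega_\epsilon:u(x)\ge\delta\}.
\]
It is compact, and it contains all local maximum points, where $u\ge1$; in particular $K\ne\emptyset$.

\begin{proposition}\label{prop:core}
For small $\epsilon$ and every solution, $\operatorname{dist}(K,\partial\Omega_\epsilon)\ge c_0/\epsilon$.
\end{proposition}

\begin{proof}
Let $x\in\Omega_\epsilon$ have distance less than $c_0/\epsilon$ from a point $x_0\in\partial\Omega_\epsilon$. By Lemma~\ref{lem:monotone}, $\sigma=-\partial_{\nu(x_0)}u>0$ in $\omega=B(x_0,\eta_0/\epsilon)\cap\Omega_\epsilon$, so $u$ is stable in $\omega$, and Lemma~\ref{lem:stable} bounds the integral of $u^{p+1}$ over $B(x_0,2c_0/\epsilon)\cap\Omega_\epsilon$ by $C\epsilon^\theta$. Since $u_\nu\le0$ on $\partial\Omega_\epsilon$, the extension of $u$ by zero satisfies $-\Delta u\le M_0^{p-1}u$ weakly in $\mathbb{R}^n$. If $\epsilon\le c_0$, then $B(x,1)\subset B(x_0,2c_0/\epsilon)$, and (M3) gives $u(x)\le C\epsilon^{\theta/(p+1)}<\delta$ for small $\epsilon$.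
\end{proof}

From now on $\epsilon$ is so small that Proposition~\ref{prop:core} applies. The moving plane argument needs some exponential decay with a fixed constant; the force balance needs the sharp rate $1$, up to a factor $e^{o(1)/\epsilon}$.

\begin{lemma}[Decay]\label{lem:decay}
There are a constant $C_1$ and a function $\omega_0(\epsilon)\to0$ $(\epsilon\to0)$ such that for all solutions and all $x\in\bar\Omega_\epsilon$,
\begin{align}
u(x)&\le C_1e^{-\operatorname{dist}(x,K)/2},\label{eq:decay1}\\
u(x)+|\nabla u(x)|&\le e^{-\operatorname{dist}(x,K)+\omega_0(\epsilon)/\epsilon}.\label{eq:decay2}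
\end{align}
\end{lemma}

\begin{proof}
Let $I(r)$ be the average of $e^{r\varsigma_1}$ over $\varsigma\in S^{n-1}$. Then $I(|x|)$ is the average of the functions $e^{x\cdot\varsigma}$, so $\Delta I(|x|)=I(|x|)$. Also $I(r)$ is the average of $\cosh(r\varsigma_1)$, so $I$ is increasing and $I(0)=1$. Restricting the average to $\{\varsigma_1\ge1-\eta\}$ gives $I(r)\ge c_\eta e^{(1-\eta)r}$ for $\eta\in(0,1)$.

Let $0<\delta'\le\delta$, $a^2=1-\delta'^{\,p-1}$, $K_{\delta'}=\{u\ge\delta'\}$, and $r=\operatorname{dist}(x_0,K_{\delta'})>0$ for a point $x_0\in\Omega_\epsilon$. In $B(x_0,r)\cap\Omega_\epsilon$ we have $\Delta u=u(1-u^{p-1})\ge a^2u$. The function $\Phi(x)=\delta'I(a|x-x_0|)/I(ar)$ satisfies $\Delta\Phi=a^2\Phi$ and $\Phi\ge u$ on the boundary of this set, where either $\Phi=\delta'\geq u$ or $u=0$. The maximum principle for $-\Delta+a^2$ gives $u(x_0)\le\delta'/I(ar)$.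

For $\delta'=\delta$ we have $a\ge1/\sqrt2>\frac12$, and \eqref{eq:decay1} follows, with $C_1\ge M_0$ to cover the points of $K$. By \eqref{eq:decay1}, every point of $K_{\delta'}$ is within $R(\delta')=2\log(C_1/\delta')$ of $K$, so $\operatorname{dist}(x,K_{\delta'})\ge\operatorname{dist}(x,K)-R(\delta')$. Given $\eta\in(0,1)$, choose $\delta'$ with $(1-\frac\eta2)a\ge1-\eta$. Then $u(x)\le C_\eta e^{-(1-\eta)\operatorname{dist}(x,K)}$, and by Lemma~\ref{lem:bounds}(b) the same bound holds for $u+|\nabla u|$, with another $C_\eta\geq1$. Since $\operatorname{dist}(x,K)\le L_0/\epsilon$, \eqref{eq:decay2} holds with $\omega_0(\epsilon)=\inf_\eta(\eta L_0+\epsilon\log C_\eta)$, and $\limsup_{\epsilon\to0}\omega_0(\epsilon)\le\eta L_0$ for each $\eta$.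
\end{proof}

\section{Moving planes in the interior}\label{sec:planes}

We now move the plane past the caps of Lemma~\ref{lem:caps} until it reaches the core. The reflection of the cap no longer lies in $\Omega_\epsilon$, so we compare $u(x)$ and $u(x^\lambda)$ only where both are defined. The region of comparison acquires a new piece of boundary, where $x^\lambda\in\partial\Omega_\epsilon$ and the difference has the wrong sign. As long as the plane has not penetrated far into the core, this piece is far from $K$ and the defect is exponentially small. Of the geometry of $\Omega$, this section uses only Proposition~\ref{prop:core}.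

For a unit vector $e$ let $t_e=\max_Kx\cdot e$ be the position at which the plane first meets $K$, and let
\begin{gather*}
E_\lambda=\{x\in\bar\Omega_\epsilon:x\cdot e\ge\lambda,\ x^\lambda\in\bar\Omega_\epsilon\},\qquad
\Sigma_\lambda=\{x\in\Omega_\epsilon:x\cdot e>\lambda,\ x^\lambda\in\Omega_\epsilon\},\\
V_\lambda(x)=u(x^\lambda)-u(x)\quad(x\in E_\lambda).
\end{gather*}
The set $E_\lambda$ is compact and $\Sigma_\lambda\subset E_\lambda$ is open. In $\Sigma_\lambda$ we have $-\Delta V_\lambda=c_\lambda V_\lambda$ with $c_\lambda(x)=\int_0^1f'\big(su(x^\lambda)+(1-s)u(x)\big)ds$. Thus $|c_\lambda|\le b:=1+pM_0^{p-1}$, and $c_\lambda(x)\le-\frac12$ if $u(x)$ and $u(x^\lambda)$ are both less than $\delta$. For $R\ge1$ put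
\[
m=C_1e^{R}e^{-c_0/(2\epsilon)} .
\]

\begin{lemma}\label{lem:edge}
If $\lambda\ge t_e-R$ and $x\in E_\lambda\setminus\Sigma_\lambda$, then $V_\lambda(x)\ge-m$.
\end{lemma}

\begin{proof}
If $x\cdot e=\lambda$, then $V_\lambda(x)=0$, and if $x\in\partial\Omega_\epsilon$, then $V_\lambda(x)\ge0$. In the remaining case $x\cdot e>\lambda$, $x^\lambda\in\partial\Omega_\epsilon$ and $V_\lambda(x)=-u(x)$. Let $y\in K$. If $y\cdot e\le\lambda$, then $y$ is on the side of $x^\lambda$, so $|x-y|\ge|x^\lambda-y|\ge c_0/\epsilon$. If $\lambda<y\cdot e\le t_e$, then $|y-y^\lambda|\le2R$, so $|x-y|=|x^\lambda-y^\lambda|\ge c_0/\epsilon-2R$. Hence $\operatorname{dist}(x,K)\ge c_0/\epsilon-2R$, and $u(x)\le m$ by \eqref{eq:decay1}.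
\end{proof}

To absorb the defect we add to $V_\lambda$ a multiple of $m$ times a positive strict supersolution of $-\Delta-c_\lambda$. No such function exists on all of $\Sigma_\lambda$, but one exists on the union of two regions: a thin slab along the plane, where a cosine works for any bounded $c_\lambda$, and the region where $u$ is small, where $c_\lambda\le-\frac12$ and a nearly constant function works. Let $k=\sqrt{b+1}$, choose $s_0\in(0,1)$ with $ks_0<\pi/2$, $\cos ks_0\ge\frac34$, $k\sin ks_0\le\frac18$, and set
\[
g(t)=\begin{cases}\cos kt,&0\le t\le s_0,\\ \cos ks_0-2k\sin(ks_0)\,\big(1-e^{-(t-s_0)/2}\big),&t>s_0.\end{cases}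
\]
Both one-sided derivatives at $s_0$ equal $-k\sin ks_0$, so $g\in C^1$, and $g$ is piecewise $C^2$. We have $1\ge g\ge\frac34-\frac14=\frac12$; on $[0,s_0]$, $g''=-(b+1)g$ (from the left at $s_0$); and on $(s_0,\infty)$, $0<g''\le\frac12k\sin ks_0\le\frac1{16}\le\frac g8$. Write $g_\lambda(x)=g(x\cdot e-\lambda)$.

\begin{lemma}[Touching points lie in the core]\label{lem:touch}
Let $\lambda\ge t_e-R$ and $\mu\ge4$. Suppose $z=V_\lambda+\mu mg_\lambda\ge0$ on $E_\lambda$ and $z(x_1)=0$. Then $x_1\in\Sigma_\lambda\cap K$ and $x_1\cdot e>\lambda+s_0$. Consequently $V_\lambda+4mg_\lambda>0$ on $E_\lambda$ for all $\lambda\ge t_e$.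
\end{lemma}

\begin{proof}
Let $t=x_1\cdot e-\lambda$ and $g=g(t)$. Since $V_\lambda(x_1)=-\mu mg\le-2m$, Lemma~\ref{lem:edge} gives $x_1\in\Sigma_\lambda$. So $t>0$, $x_1$ is an interior minimum of $z\in C^1$, $\nabla z(x_1)=0$, and $\Delta V_\lambda(x_1)=-c_\lambda V_\lambda(x_1)=c_\lambda\mu mg$.

Suppose $t\le s_0$. The Taylor expansion of $s\mapsto z(x_1-se)$ for $s\downarrow0$ gives $\partial_{ee}V_\lambda(x_1)-\mu m(b+1)g\ge0$. In directions orthogonal to $e$ the function $g_\lambda$ is constant, so the pure second derivatives of $V_\lambda$ at $x_1$ are nonnegative. Hence $c_\lambda\mu mg=\Delta V_\lambda(x_1)\ge(b+1)\mu mg$, contradicting $c_\lambda\le b$.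

Suppose $t>s_0$ and $u(x_1)<\delta$. Since $V_\lambda(x_1)<0$, also $u(x_1^\lambda)<\delta$, so $\Delta V_\lambda(x_1)\le-\frac12\mu mg$. But $\Delta z(x_1)\ge0$ gives $\Delta V_\lambda(x_1)\ge-\mu mg''(t)\ge-\frac18\mu mg$, a contradiction.

For the last statement, let $\lambda\ge t_e$ and suppose $V_\lambda+4mg_\lambda\le0$ somewhere. Then $\mu=\max_{E_\lambda}(-V_\lambda/(mg_\lambda))\ge4$ satisfies the hypotheses, and we obtain a point of $K$ with $x_1\cdot e>t_e$.
\end{proof}

So the inequality $V_\lambda+4mg_\lambda>0$ holds until the plane reaches $K$. It must fail within a bounded distance afterward: otherwise a limit solution on $\mathbb{R}^n$ would be monotone, hence stable, hence zero.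

\begin{lemma}[The plane stops]\label{lem:stop}
There is $R\ge1$ such that for all small $\epsilon$, all solutions and all $e$ there are $\lambda\in[t_e-R,t_e]$ and $x\in E_\lambda$ with $V_\lambda(x)+4mg_\lambda(x)\le0$.
\end{lemma}

\begin{proof}
Otherwise, for each $R=j$ there are $\epsilon_j\le j^{-2}$, solutions $u_j$ with cores $K_j$, and unit vectors $e_j$ such that $V_\lambda+4m_jg_\lambda>0$ on $E_\lambda$ for $\lambda\in[t_{e_j}-j,t_{e_j}]$ and, by Lemma~\ref{lem:touch}, for all $\lambda\ge t_{e_j}-j$. Here $m_j\le C_1e^{j-c_0j^2/2}\to0$. Pick $A_j\in K_j$ with $A_j\cdot e_j=t_{e_j}$. By Proposition~\ref{prop:core} and Lemma~\ref{lem:bounds}(c), along a subsequence $e_j\to e$ and $u_j(A_j+\cdot)\to v$ in $C^2_{loc}$, where $v\ge0$ is a bounded solution with $v(0)\ge\delta$, hence $v>0$ by (M2). Since $\operatorname{dist}(A_j+x,K_j)\ge x\cdot e_j$, \eqref{eq:decay1} gives $v(x)\le C_1e^{-x\cdot e/2}$ for $x\cdot e>0$. Fix $\lambda\in\mathbb{R}$ and $x$ with $x\cdot e>\lambda$. For large $j$ we have $\lambda\geq -j$, and $A_j+x$ lies in the set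 $E_{t_{e_j}+\lambda}$ belonging to $e_j$. Passing to the limit in $V_{t_{e_j}+\lambda}(A_j+x)>-4m_j$ gives $v(x^\lambda)\ge v(x)$. Thus $\sigma=-\partial_ev\ge0$, and $-\Delta\sigma=f'(v)\sigma$. By (M2), $\sigma\equiv0$ or $\sigma>0$. In the first case $v(0)=\lim_{s\to\infty}v(se)=0$. In the second case $v$ is stable in $\mathbb{R}^n$, and $v\equiv0$ by Lemma~\ref{lem:stable}. Both contradict $v(0)\ge\delta$.
\end{proof}

Fix this $R$ and the corresponding $m$. Choose $R_0\ge1$ with $C_1e^{-R_0/2}\le\delta/4$, and put $R_1=2R+R_0$. At the position where the plane stops, a nonnegative function vanishes at a point and solves a linear equation up to an error $O(m)$. Harnack's inequality along a chain of balls bounds it by $mC^{\text{distance}}$, which is still small up to distances $\kappa/\epsilon$. This is the substitute for the exact symmetry of Section~\ref{sec:interval}.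

\begin{lemma}[The core is locally a thin slab]\label{lem:slab}
There is $\kappa>0$ such that for all small $\epsilon$, all solutions and all $e$ there is $x_1\in K$ with $t_e-R\le x_1\cdot e\le t_e$ and
\[
K\cap B(x_1,\kappa/\epsilon)\subset\{x:x\cdot e\ge t_e-R_1\}.
\]
\end{lemma}

\begin{proof}
\emph{The stopping position.} Let $\Lambda$ be the set of $\lambda\in[t_e-R,t_e]$ for which $V_\lambda+4mg_\lambda\le0$ somewhere on $E_\lambda$. It is nonempty by Lemma~\ref{lem:stop} and does not contain $t_e$ by Lemma~\ref{lem:touch}. It is closed: if $\lambda_j\to\lambda$, $x_j\in E_{\lambda_j}$ and $x_j\to x$, then $x\in E_\lambda$, and $V_\lambda(x)+4mg_\lambda(x)$ is continuous in $(x,\lambda)$. Let $\lambda_1=\max\Lambda<t_e$ and $z=V_{\lambda_1}+4mg_{\lambda_1}$. A point of $\Sigma_{\lambda_1}$ lies in $\Sigma_\lambda$ for $\lambda>\lambda_1$ close to $\lambda_1$, where $V_\lambda+4mg_\lambda>0$, so $z\ge0$ on $\Sigma_{\lambda_1}$. On $E_{\lambda_1}\setminus\Sigma_{\lambda_1}$ we have $z\ge-m+2m>0$ by Lemma~\ref{lem:edge}. Since $\lambda_1\in\Lambda$,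 $z$ has a zero $x_1$, and Lemma~\ref{lem:touch} gives $x_1\in K$ and $t_e-R\leq\lambda_1<\lambda_1+s_0<x_1\cdot e\le t_e$.

\emph{Harnack chain.} In $\Sigma_{\lambda_1}$ the function $z\in W^{2,\infty}_{loc}$ satisfies $-\Delta z-c_{\lambda_1}z=-4m(g''+c_{\lambda_1}g)$ almost everywhere, and the right side is bounded by $4(2b+1)m$. Let $\kappa\le c_0/4$. If $|x-x_1|<\kappa/\epsilon+1$, then $|x^{\lambda_1}-x_1|\le|x^{\lambda_1}-x_1^{\lambda_1}|+|x_1^{\lambda_1}-x_1|<\kappa/\epsilon+1+2R$, which is less than $c_0/\epsilon\le\operatorname{dist}(x_1,\partial\Omega_\epsilon)$ for small $\epsilon$. Hence $B(x_1,\kappa/\epsilon+1)\cap\{x\cdot e>\lambda_1\}\subset\Sigma_{\lambda_1}$. Let $Y$ be the convex set of all $y$ with $y\cdot e\ge\lambda_1+s_0$ and $|y-x_1|\le\kappa/\epsilon$; it contains $x_1$. For $y\in Y$ we have $B(y,s_0)\subset\Sigma_{\lambda_1}$, and (M4) gives $\sup_{B(y,s_0/4)}z\le C_H(\inf_{B(y,s_0/4)}z+m)$ with $C_H\ge1$ depending only on $n,b,s_0$. Given $x\in Y$, divide the segment $[x_1,x]\subset Y$ by points $y_0=x_1,\dots,y_N=x$ with steps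 at most $s_0/8$ and $N\le1+8|x-x_1|/s_0$. Then $z(y_{i+1})\le C_H(z(y_i)+m)$ and $z(y_0)=0$, so $z(x)\le m\sum_{i=1}^NC_H^i\le m(2C_H)^N\le mC_2^{1+|x-x_1|}$ with $C_2=(2C_H)^{8/s_0}$, which does not depend on $\kappa$. Fix $\kappa$ so that also $\kappa\log C_2\le c_0/4$. Then for small $\epsilon$
\[
z\le C_1C_2e^Re^{-c_0/(4\epsilon)}\le\delta/4\quad\text{on }Y.
\]

\emph{Copying the smallness.} Let $y\in K\cap B(x_1,\kappa/\epsilon)$ and suppose $y\cdot e<t_e-R_1$. As $t_e-R\le\lambda_1$, this gives $y\cdot e<\lambda_1-R-R_0$, so the mirror image $y'=y^{\lambda_1}$ satisfies $y'\cdot e>\lambda_1+R+R_0\ge t_e+R_0$. Since $x_1$ lies on the side of $y'$, $|y'-x_1|\le|y-x_1|$, and so $y'\in Y$. Moreover $\operatorname{dist}(y',K)\ge R_0$, so $u(y')\le\delta/4$ by \eqref{eq:decay1}. Therefore $u(y)=u(y')+V_{\lambda_1}(y')\le u(y')+z(y')\le\delta/2$, contradicting $y\in K$.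
\end{proof}

A slab alone does not exclude concentration on a piece of a hypersurface, and the point $x_1$ depends on $e$. Both problems disappear at a point $A$ of $K$ farthest from $O$: there $K$ lies in a ball of radius $O(1/\epsilon)$ through $A$, whose curvature keeps $x_1$ near $A$ for a fixed cone of directions, and slabs in a cone of directions intersect in a bounded set.

\begin{proposition}[The outermost cluster is isolated]\label{prop:cluster}
There is a constant $R_2$ such that for small $\epsilon$, every solution, and every point $A$ of $K$ farthest from $O$,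
\[
K\cap B(A,\kappa/(2\epsilon))\subset B(A,R_2).
\]
\end{proposition}

\begin{proof}
Let $r_A=|A-O|\le L_0/\epsilon$. If $r_A=0$, then $K=\{A\}$. Otherwise let $e=(A-O)/r_A$. Expanding $|(x-A)+(A-O)|^2\le r_A^2$ gives
\begin{equation}\label{eq:ball}
(x-A)\cdot e\le-\frac{|x-A|^2}{2r_A}\qquad(x\in K).
\end{equation}
Let $\alpha=\min\{\kappa/(16L_0),\frac12\}$ and let $e'$ be a unit vector with $|e'-e|\le\alpha$. If $x\in K$ and $|x-A|\ge\kappa/(4\epsilon)$, then
\[
(x-A)\cdot e'\le-|x-A|\Big(\frac{|x-A|}{2r_A}-\alpha\Big)\le-\frac\kappa{4\epsilon}\Big(\frac{\kappa}{8L_0}-\frac\kappa{16L_0}\Big)<-R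
\]
for small $\epsilon$. The point $x_1$ given by Lemma~\ref{lem:slab} for $e'$ satisfies $x_1\cdot e'\ge t_{e'}-R\ge A\cdot e'-R$. Hence $|x_1-A|<\kappa/(4\epsilon)$ and $B(A,\kappa/(2\epsilon))\subset B(x_1,\kappa/\epsilon)$. So for $x\in K\cap B(A,\kappa/(2\epsilon))$ and $\xi=x-A$ we have $\xi\cdot e'\ge t_{e'}-R_1-A\cdot e'\ge-R_1$ for all such $e'$, while $\xi\cdot e\le0$ by \eqref{eq:ball}. The choice $e'=e$ gives $|\xi\cdot e|\le R_1$. If the component of $\xi$ orthogonal to $e$ is not zero, let $\zeta$ be its direction and take $e'=\cos\alpha\,e-\sin\alpha\,\zeta$, for which $|e'-e|=2\sin(\alpha/2)\le\alpha$. Then $\sin\alpha\,\xi\cdot\zeta\le R_1+\cos\alpha\,\xi\cdot e\le R_1$. Take $R_2=1+R_1(1+1/\sin\alpha)$.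
\end{proof}

\section{Balance of forces}\label{sec:forces}

Let $G$ be the radial decaying fundamental solution of $-\Delta+1$ in $\mathbb{R}^n$; we write $G(x)=G(r)$, $r=|x|$. With the modified Bessel functions $\mathcal K_\mu(r)=\int_0^\infty e^{-r\cosh t}\cosh(\mu t)\,dt$,
\[
G(r)=(2\pi)^{-n/2}r^{-(n-2)/2}\mathcal K_{(n-2)/2}(r),\qquad -G'(r)=(2\pi)^{-n/2}r^{-(n-2)/2}\mathcal K_{n/2}(r).
\]
The integral shows that $\mathcal K_\mu$ increases with $|\mu|$. Recall that $\mathcal K_\mu(r)\sim\sqrt{\pi/(2r)}\,e^{-r}$ as $r\to\infty$ and $\mathcal K_\mu(r)\le Cr^{-\mu}$ for $\mu>0$, $r\le1$. Since $G$ is positive and decreasing, it follows that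
\begin{equation}\label{eq:kernel}
-G'\ge G,\qquad G+|G'|\le C(1+r^{1-n})e^{-r},\qquad G\ge c(1+r)^{-(n-1)/2}e^{-r}.
\end{equation}
Extend a solution $u$ by zero. Green's identity says that $(-\Delta+1)u$ is the distribution $u^p\,dy-|u_\nu|\,dS$, where $dS$ is the surface measure on $\partial\Omega_\epsilon$; convolving with $G$,
\begin{equation}\label{eq:green}
u(x)=\int_{\Omega_\epsilon}G(x-y)u^p(y)\,dy-\int_{\partial\Omega_\epsilon}G(x-q)|u_\nu(q)|\,dS(q),\qquad x\notin\partial\Omega_\epsilon .
\end{equation}

\begin{proposition}\label{prop:balance}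
Let $\epsilon_k\to0$, let $u_k$ be solutions in $\Omega_{\epsilon_k}$, and let $A_k$ be a point of the core of $u_k$ farthest from $o/\epsilon_k$. Then $\epsilon_kA_k\to o$.
\end{proposition}

\begin{proof}
Suppose that $\epsilon_kA_k\to a\ne o$ along a subsequence. By Proposition~\ref{prop:core} and (U), $c_0\le d(a)<\rho$. We drop the index $k$. The symbol $o(1)$ denotes a quantity bounded in absolute value by a sequence that tends to $0$ and does not depend on the points involved. Constants and powers of $\epsilon$ are of the form $e^{o(1)/\epsilon}$ and are absorbed in such factors.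

Let $e=(A-O)/|A-O|$, so that $e\to e_\infty=(a-o)/|a-o|$. Split $K$ into the \emph{cluster} $K\cap B(A,R_2)$ and the compact set $K'=K\setminus B(A,R_2)$. By Proposition~\ref{prop:cluster}, every point of $K'$ has distance at least $\kappa/(2\epsilon)$ from $A$. Passing to a subsequence, either $K'=\emptyset$ for all $k$, and we put $\beta=\infty$ and $K'_\infty=\emptyset$; or, by compactness of the space of nonempty compact subsets of $\bar\Omega$ in the Hausdorff metric, $\epsilon K'$ converges to a nonempty compact set $K'_\infty$, which means that each of the two sets lies in the $o(1)$-neighborhood of the other. In the second case put $\beta=\operatorname{dist}(a,K'_\infty)\ge\kappa/2$; then $\operatorname{dist}(A,K')=(\beta+o(1))/\epsilon$, and every $y\in K'_\infty$ satisfies $d(y)\ge c_0$ and $|y-o|\le|a-o|$. Put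
\[
D=\min\{d(a),\beta/2\}>0 .
\]
We shall show that the net force on the cluster in direction $-e$ is at least $e^{-(2D+o(1))/\epsilon}$, while an exact identity makes it exponentially smaller.

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw[thick] (0,0) ellipse (4 and 2.5);
\draw[dashed] (0,0) circle (2.187);
\draw[dotted,thick] (1.507,2.049) -- (2.755,-0.898);
\draw[gray] (2.014,0.852) -- (2.571,1.915);
\draw[gray] (2.014,0.852) -- (-0.6,1.5);
\draw[gray] (2.014,0.852) -- (-1.2,-1.2);
\draw[->] (2.014,0.852) -- (2.843,1.203) node[right] {$e_\infty$};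
\draw[->,very thick] (2.014,0.852) -- (1.237,1.045);
\draw[->,very thick] (2.014,0.852) -- (1.340,0.422);
\draw[->,very thick] (2.014,0.852) -- (1.642,0.144);
\fill (0,0) circle (1.5pt) node[above left] {$o$};
\fill (2.014,0.852) circle (1.5pt) node[below right] {$a$};
\fill (2.571,1.915) circle (1.5pt) node[above right] {$q$};
\fill (-0.6,1.5) circle (1.5pt) node[left] {$y$};
\fill (-1.2,-1.2) circle (1.5pt) node[left] {$y'$};
\end{tikzpicture}
\caption{Forces (thick arrows) on the concentration point $a$ farthest from the incenter $o$ of a convex domain. The other concentration points $y,y'$ lie in the dashed ball centered at $o$ through $a$ and attract; the boundary point $q$ nearest to $a$ repels. All forces have a negative component along $e_\infty=(a-o)/|a-o|$.}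
\label{fig:forces}
\end{figure}

\emph{Step 1: geometry} (Figure~\ref{fig:forces}).
\begin{itemize}
\item[(G1)] For $y\in K'_\infty$, the computation behind \eqref{eq:ball} gives $\dfrac{(a-y)\cdot e_\infty}{|a-y|}\ge\dfrac{|a-y|}{2|a-o|}\ge\dfrac\kappa{4|a-o|}$.
\item[(G2)] Let $q\in\partial\Omega$, $|q-a|=d(a)$, so that $\nu(q)=(q-a)/d(a)$. By \eqref{eq:support}, $\nu(q)\cdot(q-o)\ge\rho$, so $\nu(q)\cdot(a-o)\ge\rho-d(a)$, that is, $\dfrac{(q-a)\cdot e_\infty}{|q-a|}\ge\dfrac{\rho-d(a)}{|a-o|}>0$.
\item[(G3)] If $K_\infty'\neq\emptyset$, then $\varsigma:=\min\{|q-a|+|q-y|-|a-y|:q\in\partial\Omega,\ y\in K'_\infty\}>0$, because the expression vanishes only for $q\in[a,y]$, and $[a,y]\subset\Omega$ by convexity. If $K'_\infty=\emptyset$, put $\varsigma=1$.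
\end{itemize}
Let $2c_1$ be the smaller of the lower bounds in (G1) and (G2). There is $\tau\in(0,1)$ such that for $|x-a|\le\tau$ and unit vectors $e'$ with $|e'-e_\infty|\le\tau$,
\begin{equation}\label{eq:directions}
\begin{aligned}
\frac{(x-y)\cdot e'}{|x-y|}&\ge c_1&&\text{if }\operatorname{dist}(y,K'_\infty)\le2\tau,\\
\frac{(q-x)\cdot e'}{|q-x|}&\ge c_1&&\text{if }q\in\partial\Omega,\ |q-a|\le d(a)+\tau .
\end{aligned}
\end{equation}
Indeed, if no $\tau=1/j$ worked, there would be $x_j\to a$, $e'_j\to e_\infty$, and violating points $y_j$ with a limit point $y\in K'_\infty$, or $q_j$ with a limit point $q\in\partial\Omega$, $|q-a|=d(a)$. As $y\ne a$ and $q\ne a$, the quotients are continuous at these limits, so a limit quotient would be at most $c_1$, against (G1) or (G2).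

\emph{Step 2: the identity.} We apply the computation of Section~\ref{sec:interval} on a ball around $A$. Its radius $s/\epsilon$ must be small enough that in the ball $u$ decays away from $A$, which requires $s<D$, and large enough that $u^{p+1}$ on its boundary is below $e^{-2D/\epsilon}$, which requires $(p+1)s>2D$. Both are possible because $p>1$. Fix $s$ with $\frac{2D}{p+1}<s<D$, let $B=B(A,s/\epsilon)$, and let
\[
2\gamma=\min\{(p+1)s-2D,\ (p-1)\tau,\ 2\tau,\ \varsigma\}>0 .
\]
Since $s<d(a)$, we have $\bar B\subset\Omega_\epsilon$ and $\operatorname{dist}(B,\partial\Omega_\epsilon)\ge1$ for large $k$. By \eqref{eq:green}, $u=u_B+\varphi_1-\varphi_2$ in $B$, where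
\begin{gather*}
u_B(x)=\int_BG(x-y)u^p(y)\,dy,\qquad\varphi_1(x)=\int_{\Omega_\epsilon\setminus B}G(x-y)u^p(y)\,dy,\\
\varphi_2(x)=\int_{\partial\Omega_\epsilon}G(x-q)|u_\nu(q)|\,dS(q).
\end{gather*}
These functions are nonnegative, $C^1$ on $\bar B$, and may be differentiated under the integral, because $\nabla G$ is integrable and $u^p$ is bounded. As $\nabla G$ is odd, $\int_Bu^p\,\partial_eu_B=\iint_{B\times B}\partial_eG(x-y)u^p(x)u^p(y)\,dx\,dy=0$. Hence
\begin{equation}\label{eq:force}
\int_Bu^p\,\partial_e(\varphi_1-\varphi_2)\,dx=\int_Bu^p\,\partial_eu\,dx=\frac1{p+1}\int_{\partial B}u^{p+1}\,\nu\cdot e\,dS .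
\end{equation}
For $x\in\bar B$ and large $k$, $\operatorname{dist}(x,K')\ge(2D-s-o(1))/\epsilon\ge s/\epsilon\ge|x-A|$, so $\operatorname{dist}(x,K)\ge|x-A|-R_2$. By \eqref{eq:decay2},
\begin{equation}\label{eq:inB}
u(x)\le e^{-|x-A|+o(1)/\epsilon}\quad(x\in\bar B),\qquad\int_{\partial B}u^{p+1}\,dS\le e^{-(2D+2\gamma-o(1))/\epsilon}.
\end{equation}

\emph{Step 3: upper bounds.} We call the points $y\in\Omega_\epsilon\setminus B$ and $q\in\partial\Omega_\epsilon$ \emph{sources}, and put
\[
E(y)=|y-A|+p\operatorname{dist}(y,K),\qquad E(q)=|q-A|+\operatorname{dist}(q,K).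
\]
Let $x\in B$. By \eqref{eq:kernel}, \eqref{eq:decay2} and $|x-y|\ge|y-A|-|x-A|$, the integrands of $\varphi_1$ and $\nabla\varphi_1$ are bounded by $(1+|x-y|^{1-n})\,e^{-E(y)+|x-A|+o(1)/\epsilon}$, and, as $|x-q|\ge1$, those of $\varphi_2$ and $\nabla\varphi_2$ are bounded by $e^{-E(q)+|x-A|+o(1)/\epsilon}$. Also $\int_{\Omega_\epsilon}(1+|x-y|^{1-n})\,dy\le C\epsilon^{-n}$ and $|\partial\Omega_\epsilon|\le C\epsilon^{1-n}$. So only lower bounds for $E$ matter. A source is \emph{good} if it is a point $y$ with $\operatorname{dist}(y,K')\le\tau/\epsilon$ or a point $q$ with $|\epsilon q-a|\le d(a)+\tau$; all others are \emph{bad} (if $K'=\emptyset$, every $y$ is bad). We claim that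
\begin{equation}\label{eq:exponent}
E\ge(2D-o(1))/\epsilon\ \text{ for all sources},\qquad E\ge(2D+2\gamma-o(1))/\epsilon\ \text{ for bad sources}.
\end{equation}
There are four cases, according to the type of source and to the part of $K$ that contains a nearest point.
\begin{itemize}
\item $y$, nearest point in the cluster: $E(y)\ge(p+1)|y-A|-pR_2\ge(p+1)s/\epsilon-pR_2\ge(2D+2\gamma-o(1))/\epsilon$.
\item $y$, nearest point $y'\in K'$: $E(y)\ge|A-y'|+(p-1)|y-y'|\ge(2D-o(1))/\epsilon+(p-1)\operatorname{dist}(y,K')$, and the last term exceeds $(p-1)\tau/\epsilon$ if $y$ is bad.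
\item $q$, nearest point in the cluster: $E(q)\ge2|q-A|-R_2\ge(2|\epsilon q-a|-o(1))/\epsilon$, where $|\epsilon q-a|\ge d(a)\ge D$ always, and $|\epsilon q-a|>D+\tau$ if $q$ is bad.
\item $q$, nearest point $y'\in K'$: there is $\bar y\in K'_\infty$ with $|\epsilon y'-\bar y|=o(1)$, and (G3) gives $\epsilon E(q)\ge|\epsilon q-a|+|\epsilon q-\bar y|-o(1)\ge\beta+\varsigma-o(1)\ge2D+2\gamma-o(1)$.
\end{itemize}
This proves \eqref{eq:exponent}. Therefore
\begin{equation}\label{eq:upper}
|\nabla\varphi_1(x)|+|\nabla\varphi_2(x)|\le e^{-(2D-o(1))/\epsilon+|x-A|}\qquad(x\in B),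
\end{equation}
and the contributions of the bad sources to $\varphi_i(x)$ and to $\nabla\varphi_i(x)$ are at most $e^{-(2D+2\gamma-o(1))/\epsilon+|x-A|}$.

\emph{Step 4: direction of the force.} Let $L=\min\{\gamma,\tau/2,s\}$ and $x\in B(A,L/\epsilon)\subset B$. For large $k$ we have $|\epsilon x-a|\le\tau$, $|e-e_\infty|\le\tau$, and $\operatorname{dist}(\epsilon y,K'_\infty)\le\tau+o(1)\le2\tau$ for good $y$. By \eqref{eq:directions} and $-G'\ge G$, good sources satisfy (derivatives in $x$)
\begin{align*}
\partial_eG(x-y)&=G'(|x-y|)\,\frac{(x-y)\cdot e}{|x-y|}\le-c_1G(x-y),\\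
\partial_eG(x-q)&=-G'(|x-q|)\,\frac{(q-x)\cdot e}{|q-x|}\ge c_1G(x-q).
\end{align*}
Integrating over the good sources and bounding the bad ones by Step 3 with $|x-A|\le\gamma/\epsilon$, we obtain
\begin{equation}\label{eq:sign}
\partial_e(\varphi_1-\varphi_2)\le-c_1(\varphi_1+\varphi_2)+e^{-(2D+\gamma-o(1))/\epsilon}\qquad\text{on }B(A,L/\epsilon).
\end{equation}

\emph{Step 5: lower bound.} We claim that $\varphi_1+\varphi_2\ge e^{-(2D+o(1))/\epsilon}$ on $B(A,1)$. By Lemma~\ref{lem:bounds}(b) and Proposition~\ref{prop:core} there is a constant $r_1\in(0,1]$ with $B(y,r_1)\subset\Omega_\epsilon$ and $u\ge\delta/2$ on $B(y,r_1)$ for all $y\in K$.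

If $\beta\le2d(a)$, then $2D=\beta$. Let $y'\in K'$ be nearest to $A$. Since $|A-y'|=(2D+o(1))/\epsilon$ and $s<D$, we have $B(y',r_1)\subset\Omega_\epsilon\setminus B$ for large $k$. As $G$ is decreasing, $\varphi_1(x)\ge cG(|A-y'|+2)$ for $x\in B(A,1)$, and the lower bound in \eqref{eq:kernel} gives the claim.

If $\beta>2d(a)$, then $D=d(a)$, and we need a lower bound for the boundary charge near the boundary point $q_0$ nearest to $A$. As in Section~\ref{sec:interval} it comes from \eqref{eq:green} at an exterior point. Let $\ell=|A-q_0|=(D+o(1))/\epsilon$ and $x^*=q_0+\nu(q_0)$. By convexity $|x^*-q|\ge\nu(q_0)\cdot(x^*-q)\ge1$ for all $q\in\bar\Omega_\epsilon$. So the left side of \eqref{eq:green} vanishes at $x^*$, and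
\[
\int_{\partial\Omega_\epsilon}G(x^*-q)|u_\nu(q)|\,dS=\int_{\Omega_\epsilon}G(x^*-y)u^p(y)\,dy\ge\int_{B(A,r_1)}G(x^*-y)u^p(y)\,dy\ge cG(\ell+2).
\]
For $x\in B(A,1)$ and $q\in\partial\Omega_\epsilon$ we have $|x-q|\le\ell+2+|x^*-q|$ and $|x-q|\le L_0/\epsilon$. By the last two inequalities in \eqref{eq:kernel} and $|x^*-q|\ge1$,
\[
G(x-q)\ge c\,\epsilon^{(n-1)/2}e^{-\ell}e^{-|x^*-q|}\ge c\,\epsilon^{(n-1)/2}e^{-\ell}G(x^*-q).
\]
Hence $\varphi_2(x)\ge c\,\epsilon^{(n-1)/2}e^{-\ell}G(\ell+2)\ge c\,\epsilon^{n-1}e^{-2\ell}=e^{-(2D+o(1))/\epsilon}$.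

\emph{Step 6: contradiction.} Split the left side of \eqref{eq:force} at radius $L/\epsilon$. On the inner ball use \eqref{eq:sign}, $\varphi_i\ge0$, Step 5, $u\ge\delta/2$ on $B(A,r_1)$, and $\int_Bu^p\le C\epsilon^{-n}$:
\[
\int_{B(A,L/\epsilon)}u^p\,\partial_e(\varphi_1-\varphi_2)\le-e^{-(2D+o(1))/\epsilon}+e^{-(2D+\gamma-o(1))/\epsilon}.
\]
On the rest of $B$, \eqref{eq:inB} and \eqref{eq:upper} bound the integrand by $e^{-(p-1)|x-A|}e^{-(2D-o(1))/\epsilon}$, so
\[
\int_{B\setminus B(A,L/\epsilon)}u^p\,|\nabla(\varphi_1-\varphi_2)|\le e^{-(2D+(p-1)L-o(1))/\epsilon}.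
\]
With \eqref{eq:inB} for the right side of \eqref{eq:force}, we arrive at
\[
e^{-(2D+o(1))/\epsilon}\le e^{-(2D+\gamma-o(1))/\epsilon}+e^{-(2D+(p-1)L-o(1))/\epsilon}+e^{-(2D+2\gamma-o(1))/\epsilon}.
\]
Since $\gamma>0$ and $(p-1)L>0$ do not depend on $k$, this is false for large $k$.
\end{proof}

\section{Every solution has one peak}\label{sec:onepeak}

\begin{proposition}\label{prop:onepeak}
For small $\epsilon$ every solution $u$ has a unique local maximum point $x_u$, and
\begin{equation}\label{eq:peakdecay}
u(x)+|\nabla u(x)|\le Ce^{-|x-x_u|/2}\qquad(x\in\bar\Omega_\epsilon).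
\end{equation}
If $\epsilon_k\to0$ and $u_k$ are solutions in $\Omega_{\epsilon_k}$ with maximum points $x_k$, then $\epsilon_kx_k\to o$, $u_k(x_k+\cdot)\to w$ in $C^2_{loc}(\mathbb{R}^n)$, and $\sup_{\Omega_{\epsilon_k}}|u_k-w(\cdot-x_k)|\to0$.
\end{proposition}

\begin{proof}
Proposition~\ref{prop:balance} holds for arbitrary sequences, so $\epsilon|A-O|\to0$ as $\epsilon\to0$, uniformly over all solutions and all farthest points $A$. Since $K\subset\bar B(O,|A-O|)\subset\bar B(A,2|A-O|)$, we have $K\subset B(A,\kappa/(2\epsilon))$ for small $\epsilon$, and Proposition~\ref{prop:cluster} gives $K\subset B(A,R_2)$. All local maximum points lie in $K$. By \eqref{eq:decay1}, $u(x)\le Ce^{-|x-A|/2}$, and with Lemma~\ref{lem:bounds}(b) we obtain \eqref{eq:peakdecay} for any local maximum point in place of $x_u$.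

Let $\epsilon_k\to0$ and let $u_k$ be solutions with farthest points $A_k$. By Lemma~\ref{lem:bounds}(c) a subsequence of $v_k=u_k(A_k+\cdot)$ converges in $C^2_{loc}$ to a solution $v\ge0$ with $v(0)\ge\delta$ and $v(x)\le Ce^{-|x|/2}$. By (M2) and (W1), $v=w(\cdot-z)$ for some $z$. By (W2), $D^2v$ is negative definite on $\bar B(z,r)$ for all small $r>0$, and by (W1), $\nabla v\ne0$ on the compact set $\bar B(0,R_2)\setminus B(z,r)$. So for large $k$ all local maximum points of $v_k$, which lie in $B(0,R_2)$, lie in $B(z,r)$, where $v_k$ is strictly concave and has at most one critical point. Thus $u_k$ has a unique local maximum point $x_k$, and $x_k-A_k\to z$ because $r$ is arbitrarily small. It follows that $\epsilon_kx_k\to o$ and $u_k(x_k+\cdot)\to w$ in $C^2_{loc}$. The convergence is uniform, because outside a large ball both functions are small by \eqref{eq:peakdecay} and (W1). Since every sequence has a subsequence with these properties and the limits $o$ and $w$ do not depend on it, the proposition follows.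
\end{proof}

\section{Nondegeneracy and Morse index}\label{sec:index}

For a solution $u$ let
\[
\mathcal B(\phi,\psi)=\int_{\Omega_\epsilon}\nabla\phi\cdot\nabla\psi-f'(u)\phi\psi,\qquad Q(\phi)=\mathcal B(\phi,\phi)=\int_{\Omega_\epsilon}|\nabla\phi|^2+\phi^2-pu^{p-1}\phi^2
\]
on $H^1(\Omega_\epsilon)$. The limit operator $\mathcal L$ has the $n$-dimensional kernel (W4), which comes from translations. Closeness of $u$ to $w$ therefore says nothing about the sign of $Q$ in the directions close to $\partial_jw$. We avoid estimating small eigenvalues as follows. The derivatives $\partial_eu$ are exact solutions of the linearized equation, but they do not vanish on the boundary. Subtracting one of them from a test function changes $Q$ by a boundary integral, and convexity gives that integral a sign. The remainder does not vanish on the boundary either, so the coercivity estimate must be proved without boundary condition.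

\begin{lemma}[Coercivity]\label{lem:coercive}
There is $c>0$ such that for small $\epsilon$ and every solution $u$: if $\xi\in H^1(\Omega_\epsilon)$, $\int u^p\xi=0$ and $\int\xi\,\partial_ju=0$ for $j=1,\dots,n$, then $Q(\xi)\ge c\|\xi\|_{H^1}^2$.
\end{lemma}

\begin{proof}
Otherwise there are $\epsilon_k\to0$, solutions $u_k$, and $\xi_k$ satisfying the constraints with $\|\xi_k\|_{H^1}=1$ and $1-p\int u_k^{p-1}\xi_k^2<1/k$. Translate the peaks to $0$; the domains then exhaust $\mathbb{R}^n$. A subsequence of $\xi_k$ converges weakly in $H^1$ and strongly in $L^2$ on every ball to some $\xi\in H^1(\mathbb{R}^n)$ with $\|\xi\|_{H^1}\le1$. On a ball $B(0,r)$ the integrals of $u_k^{p-1}\xi_k^2$, $u_k^p\xi_k$ and $\xi_k\partial_ju_k$ converge by Proposition~\ref{prop:onepeak}; outside it they tend to $0$ as $r\to\infty$, uniformly in $k$, by \eqref{eq:peakdecay} and $\|\xi_k\|_{L^2}\le1$. Hence $\int w^p\xi=0$, $\int\xi\,\partial_jw=0$, and $p\int w^{p-1}\xi^2\ge1$. So $\xi\ne0$ and $Q_w(\xi)\le0$, where $Q_w(\phi)=\|\phi\|^2_{H^1}-p\int w^{p-1}\phi^2$.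

Next, $Q_w\ge0$ on the hyperplane $\mathcal H=\{\phi\in H^1(\mathbb{R}^n):\int w^p\phi=0\}$. Let $S=\|w\|_{H^1}^2=\int w^{p+1}$ and $\phi\in\mathcal H\cap C_c^\infty$. The $H^1$ inner product of $w$ and $\phi$ is $\int w^p\phi=0$, so $\|w+t\phi\|^2_{H^1}=S+t^2\|\phi\|^2_{H^1}$. For small $t$, $w+t\phi>0$ and $\int(w+t\phi)^{p+1}=S+\frac{(p+1)p}2t^2\int w^{p-1}\phi^2+o(t^2)$, so
\[
\|w+t\phi\|_{L^{p+1}}^2=S^{2/(p+1)}\Big(1+\frac{pt^2}S\int w^{p-1}\phi^2+o(t^2)\Big).
\]
Thus $J(w+t\phi)/J(w)=1+t^2Q_w(\phi)/S+o(t^2)$, and (W3) gives $Q_w(\phi)\ge0$. A general $\phi\in\mathcal H$ is the $H^1$ limit of $\phi_j-\big(\int w^p\phi_j/\int w^p\chi\big)\chi\in\mathcal H\cap C_c^\infty$, where $\phi_j\in C_c^\infty$, $\phi_j\to\phi$, and $\chi\in C_c^\infty$ is fixed with $\int w^p\chi\ne0$.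

Therefore $Q_w(\xi)=0$ and $\xi$ minimizes $Q_w$ on $\mathcal H$, so $\mathcal L\xi=\mu w^p$ for some $\mu\in\mathbb{R}$. Since $\mathcal Lw=(1-p)w^p$, the function $\xi+\frac\mu{p-1}w$ lies in the kernel of $\mathcal L$, which is spanned by the $\partial_jw$. Pairing with $w^p$ and using $\int w^p\xi=0$ and $\int w^p\partial_jw=0$ gives $\mu S=0$. So $\xi$ is a linear combination of the $\partial_jw$ and is orthogonal to them; hence $\xi=0$, a contradiction.
\end{proof}

Since $f\in C^1([0,\infty))$, we have $f(u)\in C^1(\bar\Omega_\epsilon)$, and $L^q$ theory gives $u\in W^{3,q}(\Omega_\epsilon)$ for all $q<\infty$. So $u\in C^{2,\alpha}(\bar\Omega_\epsilon)$, and for $e\in\mathbb{R}^n$ the function $\partial_eu=e\cdot\nabla u\in W^{2,q}$ satisfies $-\Delta\partial_eu=f'(u)\partial_eu$. On $\partial\Omega_\epsilon$ let $\mathrm{II}(X,Y)=\langle\nabla_X\nu,Y\rangle$ be the second fundamental form, $H=\operatorname{tr}\mathrm{II}$, and $e^T=e-(e\cdot\nu)\nu$ the tangential part of $e$. Convexity means $\mathrm{II}\ge0$, hence $H\ge0$.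

\begin{lemma}[Boundary identity]\label{lem:identity}
Let $\psi\in H_0^1(\Omega_\epsilon)$, $e\in\mathbb{R}^n$ and $\xi=\psi-\partial_eu$. Then
\[
Q(\psi)=Q(\xi)+\frac12\int_{\partial\Omega_\epsilon}u_\nu^2\,\big[\mathrm{II}(e^T,e^T)+H(\nu\cdot e)^2\big]\,dS\ \ge\ Q(\xi).
\]
\end{lemma}

\begin{proof}
Integration by parts and the linearized equation give $\mathcal B(\partial_eu,\zeta)=\int_{\partial\Omega_\epsilon}\partial_\nu(\partial_eu)\,\zeta\,dS$ for $\zeta\in H^1(\Omega_\epsilon)$. Since $\xi=-\partial_eu$ on the boundary,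
\[
Q(\psi)=Q(\partial_eu)+2\mathcal B(\partial_eu,\xi)+Q(\xi)=Q(\xi)-\int_{\partial\Omega_\epsilon}\partial_eu\,\partial_\nu(\partial_eu)\,dS .
\]
For $n=1$ the last integral vanishes, because $u''=-f(0)=0$ at the end points. Let $n\ge2$. On $\partial\Omega_\epsilon$ we have $\nabla u=u_\nu\nu$, so $\partial_eu=u_\nu(\nu\cdot e)$. Since $u$ vanishes on the boundary, $\Delta u=D^2u(\nu,\nu)+Hu_\nu$ there, and $\Delta u=-f(0)=0$; so $D^2u(\nu,\nu)=-Hu_\nu$. Differentiating $u_\nu=\nabla u\cdot\nu$ along $e^T$ gives $e^T(u_\nu)=D^2u(e^T,\nu)+u_\nu\,\nu\cdot\nabla_{e^T}\nu=D^2u(e^T,\nu)$, as $|\nu|=1$. Hence $\partial_\nu\partial_eu=D^2u(e,\nu)=-H(\nu\cdot e)u_\nu+e^T(u_\nu)$. The divergence theorem on the closed hypersurface $\partial\Omega_\epsilon$, for the tangential field $X=(\nu\cdot e)e^T$, gives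
\[
-\int\partial_eu\,\partial_\nu\partial_eu=\int Hu_\nu^2(\nu\cdot e)^2-\frac12\int X(u_\nu^2)=\int Hu_\nu^2(\nu\cdot e)^2+\frac12\int u_\nu^2\operatorname{div}X .
\]
Now $e^T(\nu\cdot e)=\langle\nabla_{e^T}\nu,e\rangle=\mathrm{II}(e^T,e^T)$, and for an orthonormal tangent frame $\tau_i$, $\operatorname{div}e^T=\sum_i\langle\nabla_{\tau_i}(e-(\nu\cdot e)\nu),\tau_i\rangle=-H(\nu\cdot e)$. So $\operatorname{div}X=\mathrm{II}(e^T,e^T)-H(\nu\cdot e)^2$, and the identity follows.
\end{proof}

\begin{proposition}\label{prop:index}
For small $\epsilon$ every solution is nondegenerate and has Morse index $1$.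
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:onepeak} and dominated convergence, the matrix $\big(\int\partial_iu\,\partial_ju\big)$ tends, uniformly over all solutions, to $\big(\int\partial_iw\,\partial_jw\big)=\frac1n\int|\nabla w|^2\,I$, so it is invertible for small $\epsilon$. Hence for each $\psi\in H_0^1(\Omega_\epsilon)$ there is a unique $e\in\mathbb{R}^n$, linear in $\psi$, such that $\xi(\psi)=\psi-\partial_eu$ is $L^2$-orthogonal to all $\partial_ju$. Let $\mathcal W=\{\psi\in H_0^1:\int u^p\xi(\psi)=0\}$, a subspace of codimension at most $1$. For $\psi\in\mathcal W$, Lemmas~\ref{lem:identity} and~\ref{lem:coercive} give $Q(\psi)\ge c\|\xi(\psi)\|^2_{H^1}$. If $Q(\psi)\le0$, then $\xi(\psi)=0$, so $\partial_eu=\psi\in H_0^1$ and $(\nu\cdot e)u_\nu=0$ on $\partial\Omega_\epsilon$. By Hopf's lemma $u_\nu<0$, so $\nu\cdot e\equiv0$. Every unit vector $e'$ is a value of $\nu$, attained where $x\cdot e'$ is maximal; hence $e=0$ and $\psi=0$. Thus $Q>0$ on $\mathcal W\setminus\{0\}$.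

Two linearly independent eigenfunctions of $-\Delta-f'(u)$ with nonpositive eigenvalues would span a plane on which $Q\le0$ and which contains a nonzero element of $\mathcal W$. So there is at most one nonpositive eigenvalue, counted with multiplicity. Testing \eqref{eq:rescaled} with $u$ gives $Q(u)=-(p-1)\int u^{p+1}<0$, so the first eigenvalue is negative. Hence there is exactly one negative eigenvalue, and $0$ is not an eigenvalue.
\end{proof}

\section{Counting solutions}\label{sec:degree}

We recall the properties of the Leray--Schauder degree $\deg(I-T,\mathcal U,0)$, defined for a compact map $T$ on a Banach space $X$ and a bounded open set $\mathcal U$ with no fixed point on $\partial\mathcal U$. It equals $1$ if $T=0$ and $0\in\mathcal U$, and $0$ if $T$ has no fixed point in $\mathcal U$; it is invariant under compact homotopies without fixed points on $\partial\mathcal U$; and it is additive over disjoint open subsets that together contain all fixed points. If $T$ is $C^1$, $T(u)=u$, and $I-T'(u)$ is injective, then $u$ is an isolated fixed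 point, and its \emph{index}, the degree on a small ball around $u$, is $(-1)^N$, where $N$ is the sum of the algebraic multiplicities of the eigenvalues of $T'(u)$ in $(1,\infty)$ (the Leray--Schauder formula).

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Fix $\epsilon$ so small that Propositions~\ref{prop:onepeak} and~\ref{prop:index} apply. Let $X$ be the space of continuous functions on $\bar\Omega_\epsilon$ that vanish on $\partial\Omega_\epsilon$, with the maximum norm, let $(-\Delta+1)^{-1}$ be the solution operator with Dirichlet conditions, and for $t\ge0$ let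
\[
T_t(u)=(-\Delta+1)^{-1}(u_+^p+t),\qquad T=T_0 .
\]
The solution operator maps $C(\bar\Omega_\epsilon)$ into $W^{2,q}$ for all $q<\infty$, hence compactly into $X$. The function $s\mapsto s_+^p$ is $C^1$, with derivative uniformly continuous on bounded sets, so $T$ is $C^1$ with $T'(u)\phi=(-\Delta+1)^{-1}(pu_+^{p-1}\phi)$. A fixed point of $T_t$ is in $C^{1,\alpha}(\bar\Omega_\epsilon)$, then in $C^{2,\alpha}(\bar\Omega_\epsilon)$ by Schauder theory, and by the maximum principle and (M2) it is positive or zero. So the fixed points of $T$ are $0$ and the solutions of \eqref{eq:rescaled}. Let $\mathcal U_r$ be the open ball of radius $r$ around $0$ in $X$.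

\emph{Small ball.} Comparison with constants gives $\|T(u)\|\le\|u\|^p$. If $u=sT(u)$ with $0\le s\le1$, then $\|u\|\le\|u\|^p$, so $u=0$ or $\|u\|\ge1$. The homotopy $sT$ gives $\deg(I-T,\mathcal U_{1/2},0)=1$.

\emph{Large ball.} Let $\phi_1>0$ be a first Dirichlet eigenfunction of $-\Delta$ in $\Omega_\epsilon$ with eigenvalue $\mu_1$, and let $C_*$ satisfy $s^p\ge(\mu_1+1)s-C_*$ for $s\ge0$. If $u=T_t(u)$, testing with $\phi_1$ gives $(\mu_1+1)\int u\phi_1=\int(u^p+t)\phi_1\ge(\mu_1+1)\int u\phi_1+(t-C_*)\int\phi_1$, so $t\le C_*$. By Lemma~\ref{lem:bounds}(a) there is $\Lambda>1$ such that all fixed points of $T_t$, $0\le t\le C_*+1$, lie in $\mathcal U_\Lambda$. The homotopy $T_t$ gives $\deg(I-T,\mathcal U_\Lambda,0)=\deg(I-T_{C_*+1},\mathcal U_\Lambda,0)=0$.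

By additivity, $\deg(I-T,\mathcal U_\Lambda\setminus\bar{\mathcal U}_{1/2},0)=-1$, and the fixed points in this set are exactly the solutions.

\emph{Index of a solution.} Let $u$ be a solution. If $T'(u)\phi=\phi$, then $-\Delta\phi-f'(u)\phi=0$ with $\phi\in H_0^1$, so $\phi=0$ by Proposition~\ref{prop:index}. Thus $u$ is isolated, with index $(-1)^N$. To compute $N$, let $(T'(u)-\mu)^j\phi=0$ with $\mu\ne0$, $\phi\in X$. Expanding shows that $\mu^j\phi$ is in the range of $T'(u)$, so $\phi\in H_0^1$. Conversely, eigenvectors of $T'(u)$ in $H_0^1$ for nonzero eigenvalues lie in $X$ by elliptic regularity. On $H_0^1$ with the inner product $\langle\phi,\psi\rangle=\int\nabla\phi\cdot\nabla\psi+\phi\psi$ we have $\langle T'(u)\phi,\psi\rangle=\int pu^{p-1}\phi\psi$. So $T'(u)$ is compact and self-adjoint there, algebraic and geometric multiplicities agree, and $Q(\phi)=\langle(I-T'(u))\phi,\phi\rangle$. By the spectral theorem, $N$ is the maximal dimension of a subspace of $H_0^1$ on which $Q$ is negative definite. By the min-max principle for $-\Delta-f'(u)$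 this dimension is the Morse index, which is $1$. Every solution has index $-1$.

\emph{Conclusion.} The set of solutions is the set of fixed points of the compact map $T$ in the closed bounded set $\bar{\mathcal U}_\Lambda\setminus\mathcal U_{1/2}$, so it is compact; its points are isolated, so it is finite. By additivity the indices sum to $-1$. Each equals $-1$, so there is exactly one solution. Undoing the rescaling, \eqref{eq:problem} has exactly one positive solution. By Proposition~\ref{prop:onepeak} it is a one peak solution whose peak tends to $o$, and by Proposition~\ref{prop:index} it is nondegenerate with Morse index $1$.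
\end{proof}

\begin{thebibliography}{9}

\bibitem{BN} Berestycki and Nirenberg (moving planes).

\bibitem{GNN} Gidas, Ni and Nirenberg (moving planes).

\bibitem{GNN81} Gidas, Ni and Nirenberg (1981).

\bibitem{GS} Gidas and Spruck, Comm. Pure Appl. Math. 34 (1981).

\bibitem{GT} Gilbarg and Trudinger, Theorems 8.17 and 8.18.

\bibitem{Kwong} Kwong, Arch. Rational Mech. Anal. 105 (1989).

\bibitem{NT} Ni and Takagi, Duke Math. J. 70 (1993).

\end{thebibliography}
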